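# Integrally closed SFT domains whose power series rings have infinite dimension

Rings are commutative with identity, "dimension" means Krull dimension, $R[[x]]$ is the ring of formal power series in one indeterminate over $R$, and a ring is *quasilocal* if it has exactly one maximal ideal. A domain is *integrally closed* if it equals its integral closure in its quotient field.

## 1. Does integral closure force finite dimension of $R[[x]]$?

If $R$ is Noetherian of finite dimension $n$, then $\dim R[[x]]=n+1$. Outside the Noetherian world the dimension of $R[[x]]$ can jump to infinity, and the following condition is tied to this.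

**Definition.** An ideal $I$ of a ring $R$ is *SFT* if there are a finitely generated ideal $J\subseteq I$ and an integer $k\ge 1$ with $a^k\in J$ for all $a\in I$. The ring $R$ is an *SFT ring* (strong finite type) if all its ideals are SFT.

The point is that one exponent $k$ serves all of $I$. A Noetherian ring is SFT: take $J=I$, $k=1$. A ring that is not SFT appears in Section 3.

Three facts set the stage. Arnold: if $R$ is not SFT, then $\dim R[[x]]=\infty$. The converse fails: there is a one-dimensional quasilocal SFT domain $R$ with $\dim R[[x]]=\infty$, but it is not integrally closed. And for an SFT Prüfer domain of finite dimension $m$, $\dim R[[x]]=m+1$. Since the bad example is not integrally closed, and Prüfer domains are, the first guess is this: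

> *If $R$ is a finite-dimensional, integrally closed SFT domain, then $R[[x]]$ is finite-dimensional, presumably of dimension $\dim R+1$.*

Let us test it.

*Dimension $0$.* An integrally closed domain of dimension $0$ is a field, and $\dim R[[x]]=1$.

*A DVR.* Here $R[[x]]$ is a regular local ring of dimension $2$.

*A one-dimensional domain that is not Noetherian.* Let $K\subset L$ be fields with $K$ algebraically closed in $L$ and $[L:K]=\infty$, for instance $\mathbb Q\subset\mathbb Q(s)$. Put $V=L[[y]]$, $M=yV$, $R=K+M$. This is the ring of series in $L[[y]]$ with constant term in $K$.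

- $R$ is quasilocal with maximal ideal $M$: a series with nonzero constant term in $K$ has its inverse in $R$. It is not Noetherian, because $M/M^2\cong L$ has infinite dimension over $R/M=K$.
- $R$ is one-dimensional: if $P\ne0$ is prime and $0\neq f\in P$ has $y$-order $m$, then for $h\in M$ the quotient $h^{m+1}/f$ is $0$ or has order $\ge1$, so it lies in $M\subseteq R$. Hence $h^{m+1}\in P$ and $h\in P$, so $P=M$.
- $R$ is SFT: in a nonzero proper ideal $I\subseteq M$ choose $f\neq0$ of least order $m\ge 1$. For $a\in I$, $a^2/f$ is $0$ or has order $\ge m\ge1$, so $a^2\in fR$. Take $J=fR$, $k=2$.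
- $R$ is integrally closed: an element integral over $R$ lies in $V$, and its constant term is algebraic over $K$, hence in $K$.

Now we find all primes $P$ of $R[[x]]$. First let $y\in P$. For $f\in M[[x]]=yV[[x]]$ write $f=yf_1$. Then $f^2=y\cdot yf_1^2\in yR[[x]]\subseteq P$, so $P\supseteq M[[x]]$. As $R[[x]]/M[[x]]=K[[x]]$, $P$ is $M[[x]]$ or $(M,x)$. Next let $y\notin P$. Since $yV[[x]]\subseteq R[[x]]$, the rings $R[[x]]$ and $V[[x]]=L[[y,x]]$ become equal after inverting $y$, so $P$ is $0$ or $gV[[x]]\cap R[[x]]$ with $g$ irreducible and not associate to $y$ (the maximal ideal of $L[[y,x]]$ contains $y$), and two different such nonzero primes are incomparable. Could $0\subsetneq P\subsetneq M[[x]]\subsetneq(M,x)$ be a chain? No: modulo $y$ we have $g\equiv x^\nu\varepsilon$ with $\varepsilon$ a unit of $L[[x]]$, so $g\varepsilon^{-1}\in x^\nu+yV[[x]]\subseteq R[[x]]$ is an element of $P$ outside $M[[x]]$. Therefore $\dim R[[x]]=2$.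

The guess holds in these cases. In dimension $\le1$ it holds in general; in dimension $2$ it is false.

**Theorem A.** For every field $\kappa$ there is a $2$-dimensional quasilocal integrally closed SFT domain $R\supseteq\kappa$ such that $R[[x]]$ contains a strictly increasing family of primes $(Q_\theta)_{\theta\in(0,1)}$ indexed by the real interval. In particular $\dim R[[x]]=\infty$. Consequently such domains (finite-dimensional, integrally closed, SFT, with $\dim R[[x]]=\infty$) exist in every finite dimension $n\ge2$.

**Theorem B.** (1) Let $(R,M)$ be a one-dimensional quasilocal integrally closed domain. Then $R$ is SFT if and only if $M$ is the maximal ideal of a DVR $V$ with $R\subseteq V\subseteq\mathrm{Frac}(R)$.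
(2) If $R$ is any one-dimensional integrally closed SFT domain, then $\dim R[[x]]=2$.

Together with the case of fields this says: integrally closed SFT domains of finite dimension $n$ with $\dim R[[x]]=\infty$ exist if and only if $n\ge2$, and in every characteristic, since $\kappa$ is arbitrary.

Sections 2–9 prove Theorem A, Sections 10–14 prove Theorem B.

## 2. The SFT property can be tested on primes

We shall never be able to list all ideals of our ring, but we shall list all its primes. The following lemma makes this enough.

**Lemma 1 (Arnold).** If all primes of a ring $R$ are SFT, then $R$ is SFT.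

*Proof.* First, the union $I$ of a chain of non-SFT ideals $I_\lambda$ is not SFT. If $J,k$ worked for $I$, then the finitely many generators of $J$ would lie in one $I_\lambda$; then $J\subseteq I_\lambda$, and $a^k\in J$ for all $a\in I_\lambda$, so $I_\lambda$ would be SFT.

Suppose now that some ideal is not SFT. By Zorn's lemma there is a maximal non-SFT ideal $P$. It is proper, since $R$ itself is a finitely generated ideal. Suppose $uz\in P$ with $u,z\notin P$. By maximality $P+uR$ and $P+zR$ are SFT, via $(J_1,k_1)$ and $(J_2,k_2)$. The ideal $J_1J_2$ is finitely generated, and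
$$J_1J_2\subseteq(P+uR)(P+zR)\subseteq P .$$
For $a\in P$ we have $a^{k_1}\in J_1$ and $a^{k_2}\in J_2$, so $a^{k_1+k_2}\in J_1J_2$. Thus $P$ is SFT, a contradiction. So $P$ is a prime that is not SFT. $\square$

## 3. A continuum of primes in $V[[y]]$

The infinite chain will come from power series over a nondiscrete valuation ring. Let $k$ be a field, $T_0=T$ an indeterminate, $T_{n+1}^2=T_n$, and
$$V=\bigcup_{n\ge0}k[T_n]_{(T_n)} .$$
Each $k[T_n]_{(T_n)}$ is a DVR with uniformizer $T_n$, contained in the next by a local inclusion. So $V$ is a valuation ring with residue field $k\subset V$; every nonzero element is a unit times some $T_n^a$, and the valuation $v$ satisfies $v(T_n)=2^{-n}$. Its maximal ideal $\mathfrak m_V=(T_0,T_1,\dots)$ is not SFT: a finitely generated $J\subseteq\mathfrak m_V$ lies in some $T_nV$, and for any $k'$ we have $T_m^{k'}\notin T_nV$ once $k'2^{-m}<2^{-n}$.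

**Step 1. A family of valuations on $V[[y]]$.** We measure series by giving $y$ a small real weight $s$. For $0<s<1$ and $f=\sum a_iy^i\ne0$ put
$$w_s(f)=\min_i\bigl(v(a_i)+is\bigr),\qquad w_s(0)=\infty .$$
The minimum is attained because $v(a_i)\ge0$ and $is\to\infty$. Example: $w_s(T_n+y)=\min(2^{-n},s)$. Clearly $w_s\ge0$ and $w_s(f+h)\ge\min(w_s(f),w_s(h))$. Moreover
$$w_s(fh)=w_s(f)+w_s(h). \tag{1}$$
The inequality $\ge$ is clear. For equality let $f=\sum a_iy^i$, $h=\sum h_jy^j$ be nonzero, and let $i_0,j_0$ be the least indices attaining the two minima. In the coefficient of $y^{i_0+j_0}$ of $fh$, each term $a_ih_j$ with $i+j=i_0+j_0$ and $(i,j)\ne(i_0,j_0)$ has $i<i_0$ or $j<j_0$. By the choice of $i_0,j_0$ it has $v(a_ih_j)+(i+j)s>w_s(f)+w_s(h)$. The term $a_{i_0}h_{j_0}$ gives exactly $w_s(f)+w_s(h)$. So the coefficient has value $w_s(f)+w_s(h)-(i_0+j_0)s$, and (1) follows.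

**Step 2. Primes defined by rates of decay.** We now compare the speed at which $w_s(f)\to0$, as $s\to0$, with the speeds $s^\theta$. Recall that an *ultrafilter* $\mathcal U$ on $\{1,2,\dots\}$ is a family of subsets, closed under supersets and finite intersections, with $\emptyset\notin\mathcal U$, such that for every set exactly one of the set and its complement is in $\mathcal U$. The sets containing $5$ form one; it is principal. A nonprincipal one, which exists by Zorn's lemma, contains every cofinite set. Fix a nonprincipal $\mathcal U$, put $s_n=2^{-n}$ for $n\ge 1$, and for $\theta\in(0,1)$ let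
$$\mathfrak P_\theta=\bigl\{f\in V[[y]]:\ \text{for all } C\in\mathbb N,\ \{n:w_{s_n}(f)\ge Cs_n^\theta\}\in\mathcal U\bigr\}.$$

**Lemma 2.** Each $\mathfrak P_\theta$ is a prime ideal of $V[[y]]$, $y\notin\mathfrak P_\theta$, and $\mathfrak P_{\theta'}\subseteq\mathfrak P_\theta$ for $\theta'<\theta$.

*Proof.* It is closed under sums because $w_s(f+h)\ge\min(w_s(f),w_s(h))$ and $\mathcal U$ is closed under intersections and supersets; it is closed under multiplication by $V[[y]]$ because $w_s(fh)\ge w_s(f)$. Since $w_s(1)=0$, the choice $C=1$ gives the empty set, so $1\notin\mathfrak P_\theta$. Let $f,h\notin\mathfrak P_\theta$. Then there are $C,C'$ such that the sets $\{n:w_{s_n}(f)\ge Cs_n^\theta\}$ and $\{n:w_{s_n}(h)\ge C's_n^\theta\}$ are not in $\mathcal U$. Their complements are in $\mathcal U$, and so is the intersection of these complements. On it $w_{s_n}(fh)<(C+C')s_n^\theta$ by (1), so $fh\notin\mathfrak P_\theta$. (With "for all but finitely many $n$" in place of $\mathcal U$ this argument would break: the two complements would only be infinite, and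 could be disjoint.)

Since $w_{s_n}(y)=s_n<s_n^\theta$ for all $n$, $C=1$ shows $y\notin\mathfrak P_\theta$. Finally $s_n^{\theta}<s_n^{\theta'}$ for $\theta'<\theta$ gives the inclusion. $\square$

**Step 3. Witnesses for strict inclusion.** We need series whose decay rate is exactly $s^{\theta'}$. Given $\theta'\in(0,1)$ write $\theta'=\gamma/(1+\gamma)$ with $\gamma>0$ and put
$$n_i=\lceil\gamma\log_2 i\rceil\quad(i\ge1),\qquad f=\sum_{i\ge1}T_{n_i}y^i . \tag{2}$$
For $\gamma=1$, $\theta'=\tfrac12$, this is $f=T_0y+T_1y^2+T_2y^3+T_2y^4+T_3y^5+\cdots$.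

**Lemma 3.** For $f$ as in (2) and all $0<s<1$ we have $\tfrac12s^{\theta'}\le w_s(f)\le3s^{\theta'}$. Hence $f\notin\mathfrak P_{\theta'}$, and $f\in\mathfrak P_\theta$ for all $\theta\in(\theta',1)$.

*Proof.* By the choice of $n_i$ we have $\tfrac12i^{-\gamma}\le2^{-n_i}\le i^{-\gamma}$, and $w_s(f)=\min_{i\ge1}(2^{-n_i}+is)$. The two contributions balance near $i=s^{-1/(1+\gamma)}$.

Lower bound: if $i\le s^{-1/(1+\gamma)}$, then $i^{-\gamma}\ge s^{\gamma/(1+\gamma)}=s^{\theta'}$, so $2^{-n_i}\ge\frac12s^{\theta'}$. If $i>s^{-1/(1+\gamma)}$, then $is\ge s^{1-1/(1+\gamma)}=s^{\theta'}$.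

Upper bound: take $i=\lceil s^{-1/(1+\gamma)}\rceil$. As $s^{-1/(1+\gamma)}>1$, $i\le2s^{-1/(1+\gamma)}$. So $2^{-n_i}\le i^{-\gamma}\le s^{\theta'}$ and $is\le2s^{\theta'}$, a total of at most $3s^{\theta'}$.

With $C=4$ we get $w_{s_n}(f)<4s_n^{\theta'}$ for all $n$, so $f\notin\mathfrak P_{\theta'}$. If $\theta>\theta'$, then $w_{s_n}(f)\ge\frac12s_n^{\theta'-\theta}s_n^\theta$ with $s_n^{\theta'-\theta}\to\infty$, so for each $C$ the inequality $w_{s_n}(f)\ge Cs_n^\theta$ holds for all but finitely many $n$, hence on a set in $\mathcal U$. $\square$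

So $\mathfrak P_{\theta'}\subsetneq\mathfrak P_\theta$ whenever $\theta'<\theta$.

## 4. Substituting $x=y$, and a prime that is not SFT

We want a small ring $R$ such that $R[[x]]$ sees this chain. The shape $K+yL[[y]]$ of Section 1 suggests $R=k+yE$ with a suitable $E\subset V[[y]]$, and the substitution $x\mapsto y$ relates $E[[x]]$ to $V[[y]]$.

**Lemma 4.** Let $E$ be a subring of $V[[y]]$ containing $k$ and $y$, and put $R=k+yE$. Then
$$\psi:E[[x]]\to V[[y]],\qquad\sum e_ix^i\mapsto\sum e_iy^i$$
is a well-defined ring homomorphism. If $T_n\in\psi(E[[x]])$ for every $n\ge0$, then $Q_\theta:=\psi^{-1}(\mathfrak P_\theta)\cap R[[x]]$, $\theta\in(0,1)$, is a strictly increasing family of primes of $R[[x]]$.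

*Proof.* The sum $\sum e_iy^i$ converges $y$-adically since $e_i\in V[[y]]$. Modulo $y^N$ the value depends only on $e_0,\dots,e_{N-1}$ and is given by substituting $y$ for $x$ in the polynomial $\sum_{i<N}e_ix^i$. Substitution in polynomials respects sums and products, so $\psi$ does so modulo every $y^N$, hence exactly. Also $\psi(x^NE[[x]])\subseteq y^NV[[y]]$, so $\psi$ is continuous.

Let $F_n\in E[[x]]$ with $\psi(F_n)=T_n$. For any sequence $(n_i)$, continuity gives
$$\psi\Bigl(\sum_{i\ge1}F_{n_i}x^i\Bigr)=\sum_{i\ge1}T_{n_i}y^i. \tag{3}$$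
Each $Q_\theta$ is a prime of $R[[x]]$, being a preimage of a prime under $R[[x]]\subseteq E[[x]]\to V[[y]]$, and $Q_{\theta'}\subseteq Q_\theta$ for $\theta'<\theta$. Take $f$ and $(n_i)$ from (2) for $\theta'$, and $F=\sum_{i\ge1}F_{n_i}x^i$. All coefficients of $yF$ lie in $yE\subseteq R$, so $yF\in R[[x]]$. By (3), $\psi(yF)=yf$. By Lemma 3, $yf\in\mathfrak P_\theta$. Since $y,f\notin\mathfrak P_{\theta'}$ and $\mathfrak P_{\theta'}$ is prime, $yf\notin\mathfrak P_{\theta'}$. So $yF\in Q_\theta\setminus Q_{\theta'}$. $\square$

The sensible first choice is a ring that contains all the $T_n$: let $E=V[y]_{(\mathfrak m_V,y)}$. It lies in $V[[y]]$, since its denominators have unit constant term, and Lemma 4 applies with $F_n=T_n$. So $R=k+yE$ has $\dim R[[x]]=\infty$. The property that fails is SFT, and it fails at one specific prime. The ideal $\mathfrak m_VE$ is prime in $E$ with $E/\mathfrak m_VE=k[y]_{(y)}$. If $c+ye\in\mathfrak m_VE$ with $c\in k$, $e\in E$, then reducing modulo $\mathfrak m_VE$ gives $c=0$ and $e\in\mathfrak m_VE$. So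
$$\mathfrak m_VE\cap R=y\,\mathfrak m_VE=\bigcup_n yT_nE .$$
A finitely generated $J$ in this prime lies in some $yT_nE$. If $(yT_m)^{k'}\in J$ for all $m$, then $y^{k'-1}T_m^{k'}\in T_nE$ for all $m$. The Gauss extension of $v$ to $V[y]$ (minimum of the values of the coefficients) is $\ge0$ on $E$, because denominators have Gauss value $0$. So $k'2^{-m}\ge2^{-n}$ for all $m$, which is false. Thus $R$ is not SFT.

The trouble is that $E$ contains a compatible system of exact roots $T_n=T_m^{2^{m-n}}$. But Lemma 4 does not ask for $T_n\in E$; it asks for $T_n\in\psi(E[[x]])$, so errors divisible by high powers of $y$ can be absorbed by high powers of $x$. We therefore replace $T_n$ by elements $t_n$ with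
$$t_n^2=t_{n-1}+y^nc_n ,$$
square roots only up to $y^n$, where the $c_n$ are independent indeterminates. The error terms must do two jobs: tend to $0$ fast enough for $\psi$, and keep elements such as $t_0=t_1^2-yc_1$ prime at all later stages, whereas $T_0=T_n^{2^n}$ is very far from prime.

## 5. Approximate square roots and the ring $E$

Let $\kappa$ be a field, $c_1,c_2,\dots$ indeterminates over $\kappa$, $k_n=\kappa(c_1,\dots,c_n)$, $k=\bigcup_nk_n$. Let $V$ be the ring of Section 3 over this $k$, and $y$ an indeterminate. For $n\ge1$ put $\varphi_n(z)=z^2-y^nc_n\in k_n[y][z]$, and for $m\le n$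
$$\Phi_{m,n}=\varphi_{m+1}\circ\cdots\circ\varphi_n,\qquad\Phi_{n,n}=z .$$
This is monic in $z$ of degree $2^{n-m}$ with coefficients in $k_n[y]$.

**Step 1. Construction of $t_n$.** We want $t_{n-1}=\varphi_n(t_n)$ for all $n$, with $t_n$ close to $T_n$. So we start with $T_N$ at a high level and apply the $\varphi$'s downwards. For $N\ge n$, since $T_{N+1}^2=T_N$,
$$\Phi_{n,N+1}(T_{N+1})=\Phi_{n,N}\bigl(T_N-y^{N+1}c_{N+1}\bigr)\equiv\Phi_{n,N}(T_N)\pmod{y^{N+1}} .$$
Hence $t_n:=\lim_{N\to\infty}\Phi_{n,N}(T_N)$ exists $y$-adically in $V[[y]]$. From $\Phi_{n-1,N}=\varphi_n\circ\Phi_{n,N}$ and $\Phi_{n,n}(T_n)=T_n$ we get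
$$t_{n-1}=\varphi_n(t_n)=t_n^2-y^nc_n,\qquad t_n\equiv T_n\pmod{y^{n+1}}. \tag{4}$$
For example $t_0=t_1^2-yc_1=(t_2^2-y^2c_2)^2-yc_1$, and $t_1\equiv T_1\pmod{y^2}$ gives $t_0\equiv T_0-yc_1\pmod{y^2}$. Iterating (4), $t_m=\Phi_{m,n}(t_n)$ for $m\le n$.

**Step 2. $y$ and $t_n$ are algebraically independent over $k$.** We show a little more, which is used again below:
$$G\in k[y,z],\ G(y,t_n)\in yV[[y]]\ \Longrightarrow\ y\mid G\ \text{in } k[y,z]. \tag{5}$$
Modulo $y$ we have $t_n\equiv T_n$, so $G(0,T_n)=0$. As $T_n$ is transcendental over $k$, $G(0,z)=0$, that is, $y\mid G$. If now $G(y,t_n)=0$, then $y\mid G$; dividing by $y$ the quotient again vanishes at $(y,t_n)$, so $G$ is divisible by every power of $y$, and $G=0$.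

**Step 3. The rings $E_n$ and $E$.** We localize so as to get quasilocal rings. If $G(0,0)\ne0$, then $G(0,T_n)\in k[T_n]$ has nonzero constant term and is a unit of $V$, so $G(y,t_n)$ is a unit of $V[[y]]$. Hence
$$E_n:=k[y,t_n]_{(y,t_n)}\subset V[[y]] .$$
By Step 2 this is a localized polynomial ring: a $2$-dimensional regular local ring and a UFD. By (4), $t_n=t_{n+1}^2-y^{n+1}c_{n+1}$ lies in the maximal ideal of $E_{n+1}$, and a polynomial in $y,t_n$ with nonzero constant term becomes a polynomial in $y,t_{n+1}$ with the same constant term. So $E_n\subseteq E_{n+1}$ is a local inclusion. Put $E=\bigcup_nE_n$.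

**Step 4. First properties of $E$.** These are what the construction $k+yE$ will need.

- $E$ is quasilocal: a nonunit of some $E_n$ stays a nonunit in all later ones, so the nonunits of $E$ form the union of the maximal ideals of the $E_n$, an ideal.
- $E$ is integrally closed: an element of $\mathrm{Frac}\,E$ integral over $E$ lies in $\mathrm{Frac}\,E_n$ and is integral over $E_n$ for some large $n$, hence lies in the UFD $E_n$.
- $yV[[y]]\cap E=yE$: an element of $E_n$ is $G(y,t_n)/H$ with $H$ a unit of $E_n\subset V[[y]]$; if it lies in $yV[[y]]$, so does $G(y,t_n)$, and (5) gives $y\mid G$.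
- Hence $E/yE\hookrightarrow V[[y]]/yV[[y]]=V$, and $y$ is a prime element of $E$.

## 6. Irreducible polynomials that stay prime in $E$

In the failed attempt, $T_0$ kept factoring. The next lemma says that nothing of the kind happens in $E$, and it is here that the fresh indeterminates $c_n$ are used.

**Lemma 5.** Let $m\ge0$ and let $g\in k_m[y,t_m]$ be irreducible, with zero constant term and not associate to $y$. Then $g$ is a prime element of $E_n$ for all $n\ge m$, hence of $E$.

*Proof.* **Step 1. Normalization.** We check that $g$ involves $t_m$. If it did not, $g\in k_m[y]$ would be irreducible with $g(0)=0$, so $g$ would be associate to $y$, which is excluded. So $\delta:=\deg_{t_m}g\ge1$. By Gauss's lemma $g$, written as $g(y,z)$, is primitive over $k_m[y]$ and irreducible over $k_m(y)$.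

**Step 2. The degree of a root.** The aim is to show that $g(y,\Phi_{m,n}(z))$, which expresses $g$ through $t_n$, is irreducible over $k_n(y)$; we do this by showing that a root has the full degree. In an algebraic closure of $k(y)$ let $\beta_m$ be a root of $g(y,z)$, and for $i>m$ choose $\beta_i$ with $\beta_i^2=\beta_{i-1}+y^ic_i$. Put $L_i=k_i(y,\beta_i)$. Since $\beta_{i-1}=\varphi_i(\beta_i)\in L_i$, we have $L_i=L_{i-1}(c_i)(\beta_i)$. By induction $L_{i-1}$ is algebraic over $k_{i-1}(y)$, and $c_i$ is transcendental over $k_{i-1}(y)$; so $c_i$ is transcendental over $L_{i-1}$. Now $\beta_{i-1}+y^ic_i$ is a polynomial of degree exactly $1$ in $c_i$ over $L_{i-1}$, so it is not a square in the rational function field $L_{i-1}(c_i)$. A polynomial $X^2-a$ without roots is irreducible in any characteristic, so $[L_i:L_{i-1}(c_i)]=2$. Also $[L_{i-1}(c_i):k_i(y)]=[L_{i-1}:k_{i-1}(y)]$, since adjoining an element transcendental over $L_{i-1}$ to both fields does not change the degree. Starting with $[L_m:k_m(y)]=\delta$ we obtain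
$$[k_n(y)(\beta_n):k_n(y)]=2^{n-m}\delta .$$
Since $\Phi_{m,n}(\beta_n)=\beta_m$, the element $\beta_n$ is a root of $g(y,\Phi_{m,n}(z))$, whose $z$-degree is $2^{n-m}\delta$. So this polynomial is irreducible over $k_n(y)$.

**Step 3. Primitivity.** To pass from $k_n(y)$ to $k_n[y]$ we need that no irreducible $\pi\in k_n[y]$ divides $g(y,\Phi_{m,n}(z))$. If $\pi$ did, then $\bar g(\bar\Phi_{m,n}(z))=0$ in $(k_n[y]/\pi)[z]$, where $\bar\Phi_{m,n}$ is monic and nonconstant. Substituting a nonconstant polynomial into a nonzero polynomial over a field gives a nonzero one, so $\bar g=0$, that is, $\pi$ divides all $z$-coefficients of $g$. But $g$ is primitive over the principal ideal domain $k_m[y]$, so its coefficients generate the unit ideal of $k_m[y]$, hence of $k_n[y]$. This is a contradiction. By Gauss's lemma $g=g(y,\Phi_{m,n}(t_n))$ is irreducible in the UFD $k_n[y,t_n]$, hence prime there.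

**Step 4. From $k_n$ to $k$, and to $E$.** The ring $k[y,t_n]$ is the localization of $k_n[y,t_n][c_{n+1},c_{n+2},\dots]$ at the nonzero elements of $k_n[c_{n+1},c_{n+2},\dots]$. The element $g$ generates a prime ideal in this polynomial ring over $k_n[y,t_n]$, and that ideal contains none of the elements inverted, since every nonzero multiple of $g$ has positive degree in $t_n$. So $g$ is prime in $k[y,t_n]$. As $g$ has zero constant term in $y,t_m$, it is a nonunit of $E_m$, hence of $E_n$; so it is prime in the localization $E_n$. Finally, if $g$ divides $ab$ in $E$, then it does so in some $E_n$ containing $a$, $b$ and the quotient, so it divides $a$ or $b$ there. As $g$ is a nonunit of $E$, it is prime in $E$. $\square$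

**Lemma 6.** Every prime $q\ne0$ of $E$ with $y\notin q$ equals $gE$ for some prime element $g$ of $E$.

*Proof.* For some $l$ we have $q\cap E_l\neq0$, and clearing a denominator (a unit of $E_l$) we find $0\ne h\in q\cap k[y,t_l]$. The coefficients of $h$ lie in some $k_m$ with $m\ge l$, and $t_l=\Phi_{l,m}(t_m)$, so $h\in k_m[y,t_m]$. Factor $h$ into irreducibles in $k_m[y,t_m]$; some irreducible factor $g$ lies in $q$. It has zero constant term, as otherwise it would be a unit of $E_m$, and it is not associate to $y$ because $y\notin q$. By Lemma 5, $g$ is prime in $E_n$ for all $n\ge m$, and in $E$. The prime $q\cap E_n$ contains the nonzero prime $gE_n$ and is not the maximal ideal, since it omits $y$. As $\dim E_n=2$, $q\cap E_n=gE_n$. Taking the union over $n\ge m$ gives $q=gE$. $\square$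

## 7. The ring $R=k+yE$

**Proposition 7.** $R=k+yE$ is a $2$-dimensional quasilocal integrally closed SFT domain containing $\kappa$, with maximal ideal $M=yE$.

*Proof.* **Step 1. Quasilocal.** We show that everything outside $M$ is a unit. Since $k\cap yV[[y]]=0$, $R/M=k$. For $e\in E$ the element $1+ye$ is a unit of the quasilocal ring $E$, and
$$(1+ye)^{-1}=1-ye(1+ye)^{-1}\in R .$$
An element of $R\setminus M$ is a nonzero element of $k$ times some $1+ye$, hence a unit of $R$. Also $\mathrm{Frac}\,R=\mathrm{Frac}\,E$, because $e=ye/y$.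

**Step 2. Integrally closed.** The idea is that $k$ is integrally closed inside $E/yE\subseteq V$. Let $z\in\mathrm{Frac}\,R$ be integral over $R$. Then $z$ is integral over $E$, so $z\in E$. Its image $\bar z\in E/yE\subseteq V$ is integral over the image $k$ of $R$. Let $c\in k$ be the residue of $\bar z$ in $V/\mathfrak m_V=k$, and $u=\bar z-c$, a nonunit of $V$ that is algebraic over $k$. If $u\ne0$, then $k[u]\subseteq V$ is a field, so $u$ is a unit, a contradiction. So $\bar z=c$ and $z\in c+yE\subseteq R$.

**Step 3. All primes of $R$.** Let $Q$ be a prime of $R$. If $y\in Q$, then $(ye)^2=y\cdot ye^2\in Q$ for all $e\in E$, so $Q\supseteq M$ and $Q=M$. If $y\notin Q$, we use $R[1/y]=E[1/y]$: $Q$ is the contraction of a prime of this ring, so $Q=q\cap R$ for a prime $q$ of $E$ with $y\notin q$. Then $q=0$ and $Q=0$, or $q=gE$ as in Lemma 6. In the last case elements of $gE\cap R$ are nonunits of $E$, hence of $R$, and so lie in $M=yE$; therefore $Q=gE\cap yE$. Moreover $y\nmid g$ in $E$: if $g=yu$, then $g\mid y$, excluded since $y\notin gE$, or $g\mid u$,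 say $u=gw$, so that $1=yw$ and $y$ is a unit, which is false. As $y$ is prime, $ge\in yE$ forces $y\mid e$, and
$$Q=ygE .$$

**Step 4. Dimension.** We bound chains and then exhibit one. If $ygE\subseteq yg'E$ for two such primes, then $g=g'a$ for some $a\in E$. As $g$ is prime, $g\mid g'$ or $g\mid a$; the latter would make $g'$ a unit. So $g\mid g'$ and the two primes are equal. Hence chains have length at most $2$. By Lemma 5 with $m=0$, $t_0$ is prime in $E$. Also $y\notin t_0E$: if $y=t_0e$, then $y\mid t_0$, impossible since $t_0$ has image $T_0\ne0$ in $V$, or $y\mid e$, say $e=ye'$, so that $t_0e'=1$, impossible. So $t_0E\cap R=yt_0E$ is a prime not containing $y$, and $0\subsetneq yt_0E\subsetneq yE$. Hence $\dim R=2$.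

**Step 5. SFT.** By Lemma 1 it suffices to look at the primes found in Step 3. The zero ideal is trivially SFT. For $M=yE$ take $J=yR$: $(ye)^2=y\cdot(ye^2)\in yR$. For $Q=ygE$ take $J=ygR\subseteq Q$: $(yge)^2=yg\cdot(yge^2)\in ygR$, since $yge^2\in yE\subseteq R$. $\square$

Compare Step 5 with Section 4: each prime in the middle is now $y$ times a principal ideal of $E$, where before there was $y\mathfrak m_VE$.

## 8. The elements $T_n$ as values of power series over $E$

By Lemma 4 it remains to show $T_n\in\psi(E[[x]])$. We write $T_n$ as the limit of the powers $t_{n+j}^{2^j}$ and sum the differences. By (4), $t_{n+j+1}^2=t_{n+j}+y^{n+j+1}c_{n+j+1}$. Raising to the power $2^j$ and expanding,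
$$t_{n+j+1}^{2^{j+1}}-t_{n+j}^{2^j}=y^{n+j+1}d_{n,j}\qquad\text{with } d_{n,j}\in E .$$
For instance $d_{0,0}=c_1$ and $d_{0,1}=2t_1c_2+y^2c_2^2$. Put
$$F_n=t_n+\sum_{j\ge0}d_{n,j}x^{n+j+1}\in E[[x]] .$$
Then the partial sums of $\psi(F_n)=t_n+\sum_j d_{n,j}y^{n+j+1}$ telescope, and $\psi(F_n)=\lim_jt_{n+j}^{2^j}$. By (4), $t_{n+j}\equiv T_{n+j}\pmod{y^{n+j+1}}$, so
$$t_{n+j}^{2^j}\equiv T_{n+j}^{2^j}=T_n\pmod{y^{n+j+1}} .$$
Hence $\psi(F_n)=T_n$. Lemma 4 gives the strictly increasing family $(Q_\theta)_{\theta\in(0,1)}$ of primes of $R[[x]]$, so $\dim R[[x]]=\infty$. With Proposition 7 this proves Theorem A in dimension $2$.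

## 9. Raising the dimension by one

To get all $n\ge2$ we put a copy of $R$ at the bottom of a power series ring. Let $R$ be an integrally closed SFT domain of finite dimension $n\ge1$ with $\dim R[[x]]=\infty$. Put $F=\mathrm{Frac}\,R$, $\mathfrak n=zF[[z]]$, $R'=R+\mathfrak n$. Then $R'/\mathfrak n=R$ and $\mathrm{Frac}\,R'=\mathrm{Frac}\,F[[z]]$.

**Step 1. $R'$ is integrally closed.** An element of $\mathrm{Frac}\,R'$ integral over $R'$ lies in the integrally closed ring $F[[z]]$. Its residue in $F$ is integral over $R$, hence in $R$; so the element lies in $R'$.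

**Step 2. The primes of $R'$ are $0$ and the ideals $P+\mathfrak n$ with $P\in\mathrm{Spec}\,R$.** We show that every prime $Q\ne0$ contains $\mathfrak n$. Let $0\ne f\in Q$ have $z$-order $m$. For $h\in\mathfrak n$, $h^{m+2}/f$ is $0$ or has order $\ge2$, so it lies in $\mathfrak n\subseteq R'$. Thus $h^{m+2}\in fR'\subseteq Q$, and $h\in Q$. The claim follows from $R'/\mathfrak n=R$. In particular $\dim R'=n+1$.

**Step 3. $R'$ is SFT.** By Lemma 1 we check the primes. For $0$ there is nothing to do. For $\mathfrak n$ take $J=zR'$ and exponent $2$: $(zf)^2=z\cdot zf^2$ with $zf^2\in\mathfrak n$. For $P+\mathfrak n$ with $P\ne0$, let $J=(a_1,\dots,a_r)$ and $k$ be data for $P$ in $R$. Some $a_i\ne0$, since $0\ne p\in P$ gives $0\ne p^k\in J$. As $a_i$ is a unit of $F$, $JR'\supseteq a_i\mathfrak n=\mathfrak n$, so $(p+zf)^k\in p^k+\mathfrak n\subseteq JR'$ for $p\in P$, $f\in F[[z]]$. And $JR'\subseteq P+\mathfrak n$ is finitely generated.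

**Step 4. Infinite dimension.** The surjection $R'\to R$ induces a surjection $R'[[x]]\to R[[x]]$, so $\dim R'[[x]]=\infty$.

Induction from $n=2$ completes the proof of Theorem A. $\blacksquare$

## 10. One-dimensional quasilocal domains: only one valuation

We now show that no such example exists in dimension one, beginning with Theorem B(1).

*The easy direction.* Let $M=tV$ with $V$ a DVR, $R\subseteq V\subseteq\mathrm{Frac}(R)$. For $a\in M$ we have $a^2\in t^2V=tM\subseteq tR$, so $M$ is SFT with $J=tR$. The primes of $R$ are $0$ and $M$, so $R$ is SFT by Lemma 1.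

*The other direction.* Let $(R,M)$ be one-dimensional, quasilocal, integrally closed and SFT, and let $F=\mathrm{Frac}\,R$. Fix $0\ne b\in M$.

**Step 1. A uniform exponent.** We turn the SFT property into a statement about $b$. There are $J=(b_1,\dots,b_r)\subseteq M$ and $k_0$ with $a^{k_0}\in J$ for all $a\in M$. Since $M$ is the only nonzero prime, $\sqrt{bR}=M$, so there is $e\ge1$ with $b_i^e\in bR$ for all $i$. In a product of $re$ generators some $b_i$ occurs at least $e$ times, so $J^{re}\subseteq bR$. With $k=k_0re$,
$$a^k\in bR\quad\text{for all }a\in M. \tag{6}$$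
Also $F=R[1/b]$: for $0\ne c\in R$ we have $b\in\sqrt{cR}$, because every prime containing $c$ is $M$, so $b^n=cc'$ for some $n\ge 1$, $c'\in R$, and $1/c=c'/b^n$.

Let $\Lambda$ be the set of valuations $v:F^\times\to\mathbb R$ with $v\ge0$ on $R\setminus0$, $v>0$ on $M\setminus0$ and $v(b)=1$. We shall show that $\Lambda$ has exactly one element, with discrete values.

**Step 2 (Claim 1). $\Lambda\ne\emptyset$, and for $z\in F^\times$: $z\in M$ if and only if $v(z)>0$ for all $v\in\Lambda$.** This is how valuations detect $M$. Let $z\in F\setminus R$ and $S=R[z^{-1}]$. We claim $MS+z^{-1}S\ne S$. Otherwise $1=m_0+r_1z^{-1}+\cdots+r_lz^{-l}$ with $m_0\in M$, $r_i\in R$, $l\ge1$. Multiplying by $z^l$ and dividing by the unit $1-m_0$ of $R$ gives a monic equation for $z$ over $R$, so $z\in R$, a contradiction. So some maximal ideal $\mathfrak N$ of $S$ contains $M$ and $z^{-1}$. By Chevalley's theorem there is a valuation ring $W$ of $F$ dominating $S_{\mathfrak N}$. Then $W$ dominates $R$, and $z^{-1}\in W$.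

A nonzero prime of $W$ contains some $a/c\neq0$ with $a,c\in R$, hence contains $a=c\cdot(a/c)\neq 0$; so it meets $R$ in a nonzero prime, which is $M$, and it contains $b$. Therefore $p=\sqrt{bW}$, which is prime since $W$ is a valuation ring and $b$ is a nonunit of $W$, is the least nonzero prime of $W$. So $W_p$ has rank one and its valuation $v$ may be taken real-valued. Since $p\cap R=M$ we have $v>0$ on $M\setminus 0$; normalize $v(b)=1$. Then $v\in\Lambda$, and $z^{-1}\in W\subseteq W_p$ gives $v(z)=-v(z^{-1})\le0$. So we have shown: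
$$z\in F\setminus R\ \Longrightarrow\ v(z)\le0\text{ for some }v\in\Lambda .$$
Taking $z=1/b$ shows $\Lambda\ne\emptyset$. If $v(z)>0$ for all $v\in\Lambda$, then $z\in R$; and $z$ is not a unit of $R$, since units have value $0$ under each $v\in\Lambda$. So $z\in M$. The converse is part of the definition of $\Lambda$.

**Step 3 (Claim 2). Discreteness of minima.** For $w\in F^\times$ put $\rho(w)=\inf_{v\in\Lambda}v(w)$. It is finite, since $b^Nw,b^Nw^{-1}\in R$ for some $N$, so $|v(w)|\le N$ for all $v\in\Lambda$. Clearly $\rho(w^jb^i)=j\rho(w)+i$ for $j\ge1$, $i\in\mathbb Z$. With $d=k!$ we claim: *$\rho(w)\in\frac1d\mathbb Z$, and the infimum is attained.*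

Suppose $0<\rho(w')<1/k$ for some $w'$. Then all $v(w')>0$, so $w'\in M$ by Claim 1, $w'^k\in bR$ by (6), and $v(w')\ge1/k$ for all $v$, a contradiction. Hence no number $j\rho(w)+i$ with $j\ge1$, $i\in\mathbb Z$ lies in $(0,1/k)$. If $\rho(w)$ were irrational, these numbers would be dense in $\mathbb R$. So $\rho(w)=p/q$ in lowest terms with $q\ge1$. Choosing $j\ge1$ with $jp\equiv1\pmod q$, some $j\rho(w)+i$ equals $1/q$; so $1/q\ge1/k$, $q\le k$, and $q\mid d$. If the infimum were not attained, then $w'=w^qb^{-p}$ would have $\rho(w')=0$ and $v(w')=qv(w)-p>0$ for all $v$. Then $w'\in M$, so $v(w')\ge1/k$ for all $v$ by (6), contradicting $\rho(w')=0$.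

**Step 4 (Claim 3). For each $w\in F^\times$, $v(w)$ does not depend on $v\in\Lambda$.** The idea: if two valuations differed, an element $u$ with $u(1-u)\in M$ would separate them, although integral closure puts such a $u$ into the quasilocal ring $R$.

Suppose the claim fails for $w_0$. Then $\rho(w_0)+\rho(w_0^{-1})<0$, because $-\rho(w_0^{-1})=\sup_vv(w_0)$. Put $w=w_0^db^{-d\rho(w_0)}$, where $d\rho(w_0)\in\mathbb Z$ by Claim 2. Then $\rho(w)=0$, and
$$n:=-\rho(w^{-1})=-d\bigl(\rho(w_0)+\rho(w_0^{-1})\bigr)$$
is an integer $\ge1$. So $v(w)\in[0,n]$ for all $v\in\Lambda$, with both ends attained. Fix $N>d$, $N\ge2$. For a $v$ with $v(w)=0$ we have $v(b)=1>0=v(w^N)$, so $b+w^N\ne0$. Put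
$$u=\frac b{b+w^N},\qquad1-u=\frac{w^N}{b+w^N} .$$
We compare $v(b)=1$ with $v(w^N)=Nv(w)$.

- If $v(w)<1/N$: $v(b+w^N)=Nv(w)$, so $v(u)=1-Nv(w)>0$, $v(1-u)=0$, and $v(wu)=1-(N-1)v(w)>1/N$.
- If $v(w)>1/N$: $v(b+w^N)=1$, so $v(u)=0$, $v(1-u)=Nv(w)-1>0$, and $v(wu)=v(w)>1/N$.
- If $v(w)=1/N$: $v(b+w^N)\ge1$, so $v(u)\le0$, and $v(wu)=1/N+v(u)\le1/N$.

The third case is the only obstacle, as there cancellation in $b+w^N$ may occur. Claim 2 removes it. Let $\Lambda_0=\{v\in\Lambda:v(w)=1/N\}$ and suppose $\Lambda_0\ne\emptyset$. Outside $\Lambda_0$ we have $v(u)\ge0$, on $\Lambda_0$ we have $v(u)\le0$; so $\rho(u)=\inf_{\Lambda_0}v(u)$. Outside $\Lambda_0$ we have $v(wu)>1/N$, on $\Lambda_0$ we have $v(wu)=1/N+v(u)\le1/N$; so $\rho(wu)=1/N+\rho(u)$. By Claim 2, $1/N=\rho(wu)-\rho(u)\in\frac1d\mathbb Z$, contradicting $N>d$. Hence $\Lambda_0=\emptyset$.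

So for every $v\in\Lambda$ one of the first two cases holds, and $v(u(1-u))>0$. By Claim 1, $u(1-u)\in M$. Thus $u$ satisfies a monic quadratic equation over $R$, and $u\in R$. As $M$ is prime, $u\in M$ or $1-u\in M$. But $v(1-u)=0$ for a $v$ with $v(w)=0$, and $v(u)=0$ for a $v$ with $v(w)=n\ge1>1/N$. Both are excluded, since $v>0$ on $M\setminus 0$. This contradiction proves Claim 3.

**Step 5. Conclusion.** So $\Lambda=\{v\}$, and $v=\rho$ takes values in $\frac1d\mathbb Z$ by Claim 2, with $v(b)=1$. Its valuation ring $V\supseteq R$ is a DVR, contained in $F$, with maximal ideal $\{z:v(z)>0\}\cup\{0\}=M$ by Claim 1. This proves Theorem B(1). $\blacksquare$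

## 11. Primes of $R[[x]]$ over a maximal ideal

From now on $R$ is a one-dimensional integrally closed SFT domain and $F=\mathrm{Frac}\,R$. We prove $\dim R[[x]]=2$. The argument follows the test case $K+yL[[y]]$ of Section 1.

**Step 1. Local data.** We want Theorem B(1) at each maximal ideal. Localizations of SFT rings are SFT: an ideal of $R_S$ is $IR_S$ with $I$ its contraction; if $J,k$ are data for $I$, then $(a/s)^k=a^k/s^k\in JR_S$ for $a\in I$. So for each maximal ideal $\mathfrak m$ there is a DVR $V_{\mathfrak m}$ of $F$, $V_{\mathfrak m}\supseteq R_{\mathfrak m}$, with maximal ideal $\mathfrak mR_{\mathfrak m}$. Let $v_{\mathfrak m}$ be its normalized valuation, $K_{\mathfrak m}=R/\mathfrak m\subseteq L_{\mathfrak m}=V_{\mathfrak m}/\mathfrak mR_{\mathfrak m}$.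

**Step 2. Each nonzero $b\in R$ lies in only finitely many maximal ideals.** A radical ideal $I$ of an SFT ring is $\sqrt J$ with $J\subseteq I$ finitely generated. Hence radical ideals satisfy the ascending chain condition: the union $I$ of a chain of radical ideals is radical, $I=\sqrt J$, and $J$ lies in a member of the chain, which then equals $I$. So every radical ideal is a finite intersection of primes (the unit ideal being the empty intersection): otherwise let $I$ be a maximal counterexample. It is proper and not prime, so $a a'\in I$ with $a,a'\notin I$. Since $(I+aR)(I+a'R)\subseteq I$ and $I$ is radical, $I=\sqrt{I+aR}\cap\sqrt{I+a'R}$, and both of these are finite intersections of primes, a contradiction. Thus $bR$ has finitely many minimal primes, and since $\dim R=1$, every maximal ideal containing $b\ne0$ is one of them.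

**Step 3. The primes over $\mathfrak m$ are exactly $\mathfrak m[[x]]\subsetneq(\mathfrak m,x)$.** The point is that $\mathfrak m[[x]]$ must be contained in any prime containing $\mathfrak m$. Since $\mathfrak mR_{\mathfrak m}$ is the maximal ideal of $V_{\mathfrak m}$, there is $t\in\mathfrak m$ with $v_{\mathfrak m}(t)=1$ (multiply a uniformizer by a denominator, which is a unit of $R_{\mathfrak m}$). By prime avoidance choose $u\in\mathfrak m$ outside the finitely many other maximal ideals containing $t$. Let $J=(t,u)$; it lies in no maximal ideal other than $\mathfrak m$. Then $\mathfrak m^2\subseteq J$, as we check locally: at $\mathfrak m$,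
$$\mathfrak m^2R_{\mathfrak m}\subseteq t^2V_{\mathfrak m}=t\,\mathfrak mR_{\mathfrak m}\subseteq tR_{\mathfrak m},$$
and at every other maximal ideal $J$ becomes the unit ideal. If $f\in\mathfrak m[[x]]$, the coefficients of $f^2$ lie in $\mathfrak m^2\subseteq J$, and $J[[x]]=JR[[x]]$ because $J$ is finitely generated. So $f^2\in JR[[x]]\subseteq\mathfrak mR[[x]]$. Hence a prime of $R[[x]]$ over $\mathfrak m$ contains $\mathfrak m[[x]]$, and corresponds to a prime of $(R/\mathfrak m)[[x]]$, a ring whose only primes are $0$ and $(x)$.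

**Step 4. What remains.** Let $X_0$ be the set of primes $P$ of $R[[x]]$ with $P\cap R=0$. We shall prove:

- (i) there are no $0\ne P\subsetneq Q$ in $X_0$;
- (ii) if $0\ne Q\in X_0$, then $Q\not\subseteq\mathfrak m[[x]]$ for every maximal ideal $\mathfrak m$.

Given these, consider a chain of primes of $R[[x]]$. Its members lie over $0$ or over one maximal ideal $\mathfrak m$. By (i) it has at most one nonzero member $Q$ in $X_0$. If there is one, by (ii) and Step 3 the only possible further nonzero member is $(\mathfrak m,x)$. If there is none, the nonzero members are among $\mathfrak m[[x]],(\mathfrak m,x)$. So $\dim R[[x]]\le2$, and $0\subsetneq\mathfrak m[[x]]\subsetneq(\mathfrak m,x)$ gives equality.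

**Step 5. The case $x\in Q$.** We dispose of it now. If $x\in Q\in X_0$, then for $f\in Q$ we have $f(0)\in Q\cap R=0$, so $Q=xR[[x]]$. This is contained in no $\mathfrak m[[x]]$. If $P\subsetneq xR[[x]]$ is prime, then $x\notin P$; each element of $P$ is $xg$, and $g\in P$; so $P=xP$, and $P\subseteq\bigcap_nx^nR[[x]]=0$. Hence in (i) and (ii) we may assume $x\notin Q$.

For $0\ne P\in X_0$ with $x\notin P$ put $P(0)=\{f(0):f\in P\}$, an ideal of $R$. It is nonzero: dividing a nonzero element of $P$ by the highest possible power of $x$ leaves an element of $P$ with nonzero constant term. It is proper: a series with constant term $1$ is a unit.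

## 12. The ring $D$ between $R$ and the DVRs

In the test case, $L[[y]]$ was a larger ring with good properties, with $yL[[y]]\subseteq R$. Here is its analogue. Let $0\ne b\in R$ be a nonunit, $\mathfrak m_1,\dots,\mathfrak m_r$ the maximal ideals containing $b$, and $V_i,v_i,K_i,L_i$ the corresponding data. Put
$$D=R[1/b]\cap V_1\cap\cdots\cap V_r\supseteq R .$$

**(a) $bD\subseteq R$.** This lets us compare $R[[x]]$ and $D[[x]]$. Let $z\in D$. If $b\notin\mathfrak m$, then $bz\in R[1/b]\subseteq R_{\mathfrak m}$. At $\mathfrak m_i$, $bz\in bV_i\subseteq\mathfrak m_iR_{\mathfrak m_i}\subseteq R_{\mathfrak m_i}$. Hence $bz\in\bigcap_{\mathfrak m}R_{\mathfrak m}=R$.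

**(b) For each $e\ge1$, $D/b^eD\cong\prod_iV_i/b^eV_i$; so $D/b^eD$ is Artinian. Moreover $D\to\prod_iL_i$ is surjective.** This is a Chinese remainder statement. The kernel of $D\to\prod_iV_i/b^eV_i$ is $b^eD$: if $z\in D\cap\bigcap_ib^eV_i$, then $z/b^e$ lies in $R[1/b]$ and in every $V_i$, so in $D$.

For surjectivity let $z_i\in V_i$. Then $b^ez_i\in b^eV_i\subseteq R_{\mathfrak m_i}$. The ring $A=R/b^{2e}R$ is zero-dimensional with finitely many maximal ideals, and such a ring is the product of its localizations at them. Indeed $A\to\prod_iA_{\mathfrak m_i}$ is an isomorphism after localizing at each $\mathfrak m_j$: for $i\ne j$ an element of $\mathfrak m_i$ outside $\mathfrak m_j$ is nilpotent in $A_{\mathfrak m_i}$ and becomes invertible in $(A_{\mathfrak m_i})_{\mathfrak m_j}$, so this last ring is $0$. Hence there is $a\in R$ with $a\equiv b^ez_i\pmod{b^{2e}R_{\mathfrak m_i}}$ for all $i$. Then $z=a/b^e\in R[1/b]$ satisfies $z-z_i\in b^eR_{\mathfrak m_i}\subseteq b^eV_i$. So $z\in D$, and $z$ maps to the class of $(z_i)$.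

Each $V_i/b^eV_i$ is Artinian because $V_i$ is a DVR. The case $e=1$, followed by $V_i/bV_i\to L_i$, gives the surjection $D\to\prod_iL_i$.

**(c) $R=\{z\in D:\text{the residue of }z\text{ in }L_i\text{ lies in }K_i\text{ for all }i\}$.** This recognizes $R$ inside $D$. The ring $R_{\mathfrak m_i}$ contains the maximal ideal $\mathfrak m_iR_{\mathfrak m_i}$ of $V_i$ and has residue field $K_i$, so it is the preimage of $K_i$ in $V_i$. And $D\subseteq R[1/b]\subseteq R_{\mathfrak m}$ if $b\notin\mathfrak m$. Now use $R=\bigcap_{\mathfrak m}R_{\mathfrak m}$.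

**(d) Comparison of primes.** By (a), $bD[[x]]\subseteq R[[x]]$, so $R[[x]][1/b]=D[[x]][1/b]$. Hence contraction is an order isomorphism from the primes of $D[[x]]$ not containing $b$ to the primes of $R[[x]]$ not containing $b$. A prime $P\in X_0$ does not contain $b$; let $P'$ be the corresponding prime of $D[[x]]$, so $P'\cap R[[x]]=P$. If $x\notin P$, then $x\notin P'$, and $P'(0)\supseteq P(0)$, where $P'(0)$ is again the ideal of constant terms.

## 13. No inclusion between nonzero primes over $0$

*Proof of (i).* Suppose $0\ne P\subsetneq Q$ in $X_0$ with $x\notin Q$. Then $x\notin P$. Choose $0\ne b\in P(0)$, a nonunit since $P(0)$ is proper, and form $D$ and $P'\subsetneq Q'$. Let $A=D[[x]]/P'$, a domain.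

**Step 1. $A$ is Noetherian.** We want Krull's principal ideal theorem in $A$. By Cohen's theorem it suffices that every prime $\mathfrak Q\supseteq P'$ of $D[[x]]$ is finitely generated. Ideals of $D$ containing $b$ are finitely generated, since $D/bD$ is Artinian, hence Noetherian, by (b). As $b\in P'(0)\subseteq\mathfrak Q(0)$, the ideal $\mathfrak Q(0)$ of constant terms is finitely generated.

If $x\in\mathfrak Q$, then $\mathfrak Q$ contains the constant terms of its elements, and $\mathfrak Q=(\mathfrak Q(0),x)$. If $x\notin\mathfrak Q$, take $f_1,\dots,f_s\in\mathfrak Q$ whose constant terms generate $\mathfrak Q(0)$. For $f\in\mathfrak Q$ there are $r_l\in D$ with $f-\sum_lr_lf_l=xf^{(1)}$, and $f^{(1)}\in\mathfrak Q$ since $x\notin\mathfrak Q$. Repeat with $f^{(1)}$, writing $f^{(j)}=\sum_lr_l^{(j)}f_l+xf^{(j+1)}$ for $j\ge 0$ (with $f^{(0)}=f$, $r_l^{(0)}=r_l$). Then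
$$f=\sum_l\Bigl(\sum_{j\ge0}r_l^{(j)}x^j\Bigr)f_l,$$
because the difference of the two sides lies in every $x^nD[[x]]$. So $\mathfrak Q=(f_1,\dots,f_s)$.

**Step 2. Heights in $A$.** We show that all maximal ideals of $A$ have height at most $1$. The ring $A/xA=D/P'(0)$ is a quotient of the Artinian ring $D/bD$. Since $1+xg$ is a unit of $D[[x]]$ for every $g$, $x$ lies in the Jacobson radical of $A$, so every maximal ideal contains $x$. As $A/xA$ is Artinian, every maximal ideal of $A$ is minimal over $xA$. By Krull's principal ideal theorem its height is at most $1$.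

**Step 3. Contradiction.** The ideal $Q'/P'$ is a nonzero prime of the domain $A$ not containing $x$. So it is properly contained in a maximal ideal, which then has height at least $2$. $\square$

## 14. Nonzero primes over $0$ are not inside $\mathfrak m[[x]]$

*Proof of (ii).* Let $0\ne Q\in X_0$, $x\notin Q$, and suppose $Q\subseteq\mathfrak m[[x]]$. Then $Q(0)\subseteq\mathfrak m$. Choose $0\ne b\in Q(0)$, form $D$ and $Q'$, and number so that $\mathfrak m=\mathfrak m_1$. For $0\neq f\in V_1[[x]]$ let $G(f)$ be the minimum of the $v_1$-values of its coefficients. With $t$ a uniformizer of $V_1$, $G$ is the $t$-adic order, and $V_1[[x]]/tV_1[[x]]=L_1[[x]]$ is a domain; so $G(fh)=G(f)+G(h)$.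

**Step 1. There is $h\in Q'$ with $G(h)=0$.** In the test case we chose $g$ not divisible by $y$; here we divide out a power of $b$, but $v_1(b)$ need not be $1$ and other maximal ideals are present. Let $0\ne f\in Q'$ and $e=G(f)$. If $e=0$, take $h=f$. Let $e\ge1$ and $\beta=v_1(b)\ge1$. By (b) choose $z\in D$ with $z\equiv1\pmod{b^eV_1}$ and $z\in b^eV_i$ for $i\ge2$; then $v_1(z)=0$. Every coefficient $c$ of $zf^\beta$ satisfies $c\in D$, $v_1(c)\ge\beta e=v_1(b^e)$, and $c\in b^eV_i$ for $i\ge2$. By the kernel computation in (b), $c\in b^eD$. So $zf^\beta=b^eh$ with $h\in D[[x]]$. Since $b^eh\in Q'$ and $b\notin Q'$, $h\in Q'$, and $G(h)=0+\beta e-e\beta=0$.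

**Step 2. Correcting $h$ into $R[[x]]$.** We multiply $h$ by a series that turns its residues into elements of the small fields $K_i$. The image of $h$ in $L_1[[x]]$ is nonzero, so it is $x^\nu\varepsilon$ with $\varepsilon$ a unit of $L_1[[x]]$. By the surjectivity of $D\to\prod_iL_i$, applied to each coefficient, choose $g\in D[[x]]$ with image $\varepsilon^{-1}$ in $L_1[[x]]$ and image $0$ in $L_i[[x]]$ for $i\ge2$. Then $hg$ has image $x^\nu\in K_1[[x]]$ in $L_1[[x]]$ and image $0$ in $L_i[[x]]$ for $i\ge2$. By (c), $hg\in R[[x]]$.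

**Step 3. Contradiction.** Now $hg\in Q'\cap R[[x]]=Q$. But the $x^\nu$-coefficient of $hg$ is an element of $R$ with residue $1$ modulo $\mathfrak m$, so $hg\notin\mathfrak m[[x]]$, contradicting $Q\subseteq\mathfrak m[[x]]$. This proves (ii), and with Step 4 of Section 11 it proves Theorem B(2). $\blacksquare$
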